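# A dimension-free lower bound for the sausage radius

## Non-collinear packings lose to sausages when $\varrho<\frac18$

**Theorem 1.** Let $d\ge 2$ and let $K$ be a convex body in $\mathbb{R}^d$. Put $D=K-K$, let $\|\cdot\|$ be the norm with unit ball $D$, and let
$$f(w)=|w|\,V_{d-1}(K|w^\perp)\quad(w\ne 0),\qquad S=S(K)=\min_{\|w\|=1}f(w)>0 .$$
Let $0<\varrho<\frac18$, and let $C+K$ be a packing of $n\ge 2$ translates of $K$ with $C$ not on a line. Put $\ell=\max_{x,y\in C}\|x-y\|$. If
$$\ell\ \ge\ \ell_0(\varrho):=\frac{40\varrho}{3(1-8\varrho)},$$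
then
$$V(\operatorname{conv}C+\varrho K)>\varrho^dV(K)+(n-1)\varrho^{d-1}S. \tag{1}$$
Consequently:

1. if $0<\varrho\le\frac3{64}$, then for every $n$ all optimal packings of $n$ translates with respect to $\varrho$ are sausages;
2. if $0<\varrho<\frac18$, then for every $n\ge(1+2\ell_0(\varrho))^d$ all optimal packings of $n$ translates with respect to $\varrho$ are sausages.

In particular $\varrho_s(K)\ge\frac18$ for every $d\ge2$ and every convex body $K\subset\mathbb{R}^d$.

In the plane one can say exactly what the sausage radius is.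

**Theorem 2.** For $d=2$ let $\Delta(K)$ be the minimal determinant of a lattice $\Lambda$ such that $\Lambda+K$ is a packing. Then
$$\varrho_s(K)=\frac{\Delta(K)}{S(K)}\ge\frac34,$$
with equality for affinely regular hexagons.

We now unpack the words "packing", "optimal", "sausage", the number $\varrho_s(K)$, and the two sides of (1).

## Parametric density, sausages and the number $S(K)$

Throughout, $K$ is a convex body (compact, convex, with interior points) in $\mathbb{R}^d$, $d\ge2$; $V$ is volume, $|\cdot|$ is the Euclidean norm, and $K|w^\perp$ is the orthogonal projection of $K$ to the hyperplane $w^\perp$.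

**Definition (packing, parametric density).** A finite set $C\subset\mathbb{R}^d$ gives a packing $C+K$ if the translates $x+K$, $x\in C$, have pairwise disjoint interiors. For $\varrho>0$ its parametric density is
$$\delta(\varrho,C)=\frac{\#C\cdot V(K)}{V(\operatorname{conv}C+\varrho K)} .$$
A packing of $n$ translates is optimal with respect to $\varrho$ if it maximizes $\delta(\varrho,\cdot)$ among all packings of $n$ translates. It is a sausage if $C$ lies on a line.

For fixed $n$, maximizing $\delta$ means minimizing $V(\operatorname{conv}C+\varrho K)$. A large $\varrho$ puts weight on a coat around the hull and favours round clusters; a small $\varrho$ punishes a hull with volume and favours long thin ones.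

**Definition (sausage radius).** $\varrho_s(K)$ is the supremum of all $\varrho>0$ with the following property: there is an $n_0$ such that for every $n\ge n_0$ every optimal packing of $n$ translates with respect to $\varrho$ is a sausage.

It is known that
$$\frac1{32d}\le\varrho_s(K)\le\begin{cases}4&\text{in general},\\2&\text{if $K$ is centrally symmetric.}\end{cases}$$
The lower bound decays with the dimension, and the question is whether it must: is there a $\gamma>0$ with $\varrho_s(K)\ge\gamma$ for all $d$ and all $K$? Theorem 1 says yes, with $\gamma=\frac18$. By the hexagon in Theorem 2, the largest admissible $\gamma$ lies in $[\frac18,\frac34]$; for $d=2$ alone it is exactly $\frac34$. The best constant over all dimensions is not determined here.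

**The packing condition as a distance condition.** The interiors of $x+K$ and $y+K$ meet iff $x-y\in\operatorname{int}K-\operatorname{int}K=\operatorname{int}D$. So $C+K$ is a packing iff $\|x-y\|\ge1$ for all distinct $x,y\in C$.

**The volume of a sausage.** For a segment, Fubini along lines parallel to $w$ gives $V(\varrho K+[0,w])=\varrho^dV(K)+\varrho^{d-1}f(w)$: each nonempty fibre of $\varrho K$ is lengthened by $|w|$, and the set of fibres has measure $\varrho^{d-1}V_{d-1}(K|w^\perp)$. Taking $\varrho=1$ shows $f(w)=V(K+[0,w])-V(K)$, so $f$ is continuous. It is positive and $f(\lambda w)=\lambda f(w)$ for $\lambda>0$. Hence $S$ exists, $S>0$, and $f(w)\ge S\|w\|$.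

If $C$ is a sausage of $n$ points with endpoints $a,b$, then $\|b-a\|\ge n-1$, because consecutive points have distance at least $1$. So its volume $\varrho^dV(K)+\varrho^{d-1}f(b-a)$ is at least $\varrho^dV(K)+(n-1)\varrho^{d-1}S$, and $\{0,w,\dots,(n-1)w\}$ with $\|w\|=1$, $f(w)=S$ attains this value. Therefore

$$\min_{\text{sausages of }n\text{ translates}}V(\operatorname{conv}C+\varrho K)=\varrho^dV(K)+(n-1)\varrho^{d-1}S, \tag{2}$$

and (1) says precisely that $C$ is strictly worse than the best sausage.

**Optimal packings exist.** Fix $n\ge2$ and $\varrho$. If $a,b\in C$ realize $\ell$, then $\operatorname{conv}C\supset[a,b]$, so $V(\operatorname{conv}C+\varrho K)\ge\varrho^{d-1}f(b-a)\ge\varrho^{d-1}S\ell$. Packings with large $\ell$ are thus worse than the best sausage. Fixing one point at $0$, we minimize a continuous function of $C$ over the compact set of $n$-tuples with bounded $\ell$ and mutual distances $\ge1$, so a minimum is attained. (This matters when we show that the defining property of $\varrho_s$ fails: it would hold vacuously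 if there were no optimal packing.)

**How (1) implies the rest of Theorem 1.** A single point is a sausage, so let $n\ge2$. By (1) and (2), a non-sausage with $\ell\ge\ell_0(\varrho)$ is not optimal. Always $\ell\ge1$, and $\ell_0(\varrho)\le1$ iff $40\varrho\le3-24\varrho$ iff $\varrho\le\frac3{64}$; this gives item 1. For item 2, let $a\in C$. The sets $x+\frac12D$, $x\in C$, have disjoint interiors and lie in $a+(\ell+\frac12)D$. Comparing volumes,
$$n\le(1+2\ell)^d. \tag{3}$$
So $n\ge(1+2\ell_0)^d$ forces $\ell\ge\ell_0$, and item 2 follows. Hence every $\varrho<\frac18$ has the defining property, and $\varrho_s(K)\ge\frac18$.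

It remains to prove (1).

## Cubes and three discs, by hand

**Cubes.** Let $K=[0,1]^d$. Then $D=[-1,1]^d$ and $\|w\|=\max|w_i|$. For a polytope, $|w|V_{d-1}(K|w^\perp)=\frac12\sum_FA_F|\nu_F\cdot w|$, where $F$ runs over the facets, with area $A_F$ and unit normal $\nu_F$ (almost every point of the shadow is covered by exactly two facets). For the cube this gives $f(w)=\sum|w_i|$, so $S=1=V(K)$, attained at $w=e_1$. Take the grid $C=\{0,\dots,m-1\}^d$, $m\ge2$, with $n=m^d$. Then $\operatorname{conv}C+\varrho K$ is a translate of $[0,m-1+\varrho]^d$, and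
$$\frac{(m-1+\varrho)^d-\varrho^d}{\varrho^{d-1}}-(n-1)=\sum_{k=1}^d\binom dk(m-1)^k\varrho^{1-k}-(m^d-1).$$
This is strictly decreasing in $\varrho$ and vanishes at $\varrho=1$. So the grid loses to the best sausage for $\varrho<1$ and beats it for $\varrho>1$. Since this happens for all $n=m^d$, we get $\varrho_s([0,1]^d)\le1$.

**Three discs.** Let $K$ be the unit disc. Then $\|w\|=|w|/2$, $f(w)=2|w|$ and $S=4$. Three mutually touching discs have centres in an equilateral triangle of side $2$, with $V(\operatorname{conv}C+\varrho K)=\sqrt3+6\varrho+\pi\varrho^2$. The best sausage of three discs has $8\varrho+\pi\varrho^2$. The triangle wins iff $\varrho>\frac{\sqrt3}2$. (With the classical fact that a planar lattice of minimal distance $2$ has determinant at least $2\sqrt3$, Theorem 2 gives $\varrho_s=\frac{2\sqrt3}4=\frac{\sqrt3}2$ for the disc.)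

## Mixed volumes, and the factor $d$ that volume counting loses on a simplex

**Mixed volumes recalled.** For nonempty compact convex sets $K_1,\dots,K_m$ in $\mathbb{R}^d$ and $\lambda_i\ge0$,
$$V(\lambda_1K_1+\dots+\lambda_mK_m)=\sum_{i_1,\dots,i_d}\lambda_{i_1}\cdots\lambda_{i_d}V(K_{i_1},\dots,K_{i_d}),$$
with symmetric coefficients, the mixed volumes. They are nonnegative, unchanged under translation of each entry, monotone under inclusion in each entry, and linear in each entry with respect to Minkowski sums with nonnegative coefficients. Also $V(L,\dots,L)=V(L)$. We write $L[k]$ for $k$-fold repetition.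

Small example: $\sum\lambda_i[0,w_i]$, $i=1,\dots,d$, is a parallelepiped of volume $\lambda_1\cdots\lambda_d|\det(w_1,\dots,w_d)|$. The monomial $\lambda_1\cdots\lambda_d$ occurs $d!$ times, so $V([0,w_1],\dots,[0,w_d])=\frac1{d!}|\det(w_1,\dots,w_d)|$.

With $P=\operatorname{conv}C$ we have
$$V(P+\varrho K)=\sum_{k=0}^db_k\varrho^{d-k},\qquad b_k=\binom dkV(P[k],K[d-k])\ge0,\quad b_0=V(K), \tag{4}$$
and hence
$$V(P+\varrho K)-\varrho^dV(K)=\varrho^{d-1}\sum_{k=1}^db_k\varrho^{-(k-1)}. \tag{5}$$
As $\varrho$ shrinks, the terms $k\ge2$ grow but the term $k=1$ does not. By (5), inequality (1) is the statement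
$$(n-1)S<\sum_{k=1}^db_k\varrho^{-(k-1)}. \tag{6}$$
So we need an upper bound for the number of points in terms of the $b_k$.

**Counting by volume.** The obvious bound: $C+K\subset P+K$, so $nV(K)\le V(P+K)=\sum_{k\ge0}b_k$, that is,
$$(n-1)V(K)\le\sum_{k=1}^db_k. \tag{7}$$
If $S=V(K)$, this finishes everything: for $\varrho<1$ the right side of (6) exceeds that of (7) strictly once $b_2>0$. And $b_2>0$ when $C$ is not collinear: $P$ contains translates of two linearly independent segments, $K$ contains translates of $d-2$ short segments completing them to a basis, and the example above with monotonicity gives $V(P[2],K[d-2])>0$. In particular the cube has $\varrho_s=1$ in every dimension.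

**Where it stops.** In general $S$ is larger than $V(K)$. Let $K$ be a simplex with barycentric coordinates $\lambda_0,\dots,\lambda_d$ (affine functions on $\mathbb{R}^d$), let $w_i$ be the value at $w$ of the linear part of $\lambda_i$, so that $\sum w_i=0$, and let $F_i$ be the facet $\lambda_i=0$, with area $A_i$ and height $h_i$. Then $|\nu_{F_i}\cdot w|=h_i|w_i|$ and $A_ih_i=dV(K)$, so
$$f(w)=\tfrac12\sum_iA_ih_i|w_i|=\tfrac d2V(K)\sum_i|w_i| .$$
Moreover $\|w\|=\sum w_i^+=\frac12\sum|w_i|$. Indeed, if $w=s(p-q)$ with $p,q\in K$, then $w_i=s(\lambda_i(p)-\lambda_i(q))$, so $\sum w_i^+\le s$. Conversely, if $s=\sum w_i^+=\sum w_i^->0$, the points with barycentric coordinates $w_i^+/s$ and $w_i^-/s$ lie in $K$ and their difference is $w/s$. Hence $f(w)=d\,V(K)\,\|w\|$ for all $w$, and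
$$S(K)=d\,V(K)\quad\text{for a simplex.}$$
Now (7) says $(n-1)S\le d\sum_{k\ge1}b_k$, while (6) wants $(n-1)S<b_1+b_2\varrho^{-1}+\cdots$. The terms $k\ge2$ can be repaired by taking $\varrho\le\frac1d$, at the price of a bound that depends on $d$. The term $k=1$ cannot be repaired by any choice of $\varrho$: $d\,b_1$ stands against $b_1$.

Two things have to change. First, the weight of one translate in the count must be $S$, or something at least as large, and not $V(K)$; we obtain this by counting along lines parallel to a diameter of $C$ (Lemma 3). That count will still lose a factor, but an absolute one, $\frac43$, in the $k=1$ term and $4^{k-1}$ times a bounded or linear factor in the others. The loss at $k=1$ can be paid from the $k=2$ term unless that term is small. Second, if the $k=2$ term is small, then $C$ is thin, and its points can be lined up along the diameter almost without loss (Lemma 2).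

## Coordinates along a diameter of $C$

In this section and the next two, $C+K$ is any packing of $n\ge2$ translates.

**Step 1: choose the direction and normalize.** Choose $a,b\in C$ with $\|b-a\|=\ell\ge1$. Translate $C$ so that $a=0$, $b=\ell v$, $\|v\|=1$. By Hahn–Banach there is a linear functional $u$ with $u(v)=1$ and $|u(x)|\le\|x\|$ for all $x$. Let
$$H=\ker u,\qquad\pi(x)=x-u(x)v\in H,$$
so $\pi$ is the projection to $H$ along $v$. Let $\mu$ be Lebesgue measure on $H$ normalized so that $dx=d\mu(z)\,ds$ for $x=z+sv$. Since $v\in D=K-K$, we may write $v=k_1-k_0$ with $k_0,k_1\in K$ and translate $K$ by $-k_0$. So we may assume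
$$0,v\in K.$$
This changes neither $D$, $f$, $S$, nor the packing property, nor any volume involved. Put
$$P=\operatorname{conv}C,\qquad Q=\pi(P),\qquad M=\pi(K),\qquad 0\in Q,\ 0\in M.$$

**Step 2: boxes around $K$ and $P$.** We compare everything with cylinders in direction $v$. For a compact convex set $L$ and $\lambda\ge0$, each nonempty fibre of $L$ along $v$ is lengthened by $\lambda$ in $L+\lambda[0,v]$, so
$$V(L+\lambda[0,v])=V(L)+\lambda\,\mu(\pi L). \tag{8}$$
With $L=K$, $\lambda=1$ this gives $f(v)=\mu(M)$, and since $\|v\|=1$,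
$$\mu(M)\ge S. \tag{9}$$
If $k\in K$, then $k-0\in D$ and $v-k\in D$, so $u(k)\le1$ and $1-u(k)\le1$; that is, $0\le u(k)\le1$. Hence
$$K\subset M+[0,v],\qquad V(K)\le\mu(M). \tag{10}$$
If $x\in C$, then $\|x\|\le\ell$ and $\|\ell v-x\|\le\ell$ by the choice of $\ell$, so in the same way $0\le u(x)\le\ell$. Hence
$$[0,\ell v]\subset P\subset Q+[0,\ell v]. \tag{11}$$

**Step 3: measure the thickness of $C$ across $v$.** Let $N$ be the norm on $H$ with unit ball $\pi(D)=M-M$, and let
$$t=\max_{z\in Q}N(z)=\max_{x\in C}N(\pi(x));$$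
the two maxima agree because $N$ is convex and $Q=\operatorname{conv}\pi(C)$. Since $0,\ell v\in C$, we have $t=0$ iff $C\subset\mathbb{R}v$ iff $C$ is collinear.

**Step 4: coefficients in $H$.** Let $v_H(\cdot,\dots,\cdot)$ denote mixed volumes in $(H,\mu)$, and write
$$\mu(sQ+M)=\mu(M)\sum_{j=0}^{d-1}c_js^j,\qquad c_j=\binom{d-1}j\frac{v_H(Q[j],M[d-1-j])}{\mu(M)}\ge0,\quad c_0=1. \tag{12}$$
To link these with the $b_k$, apply (8) to $L=\sum\lambda_iK_i$ and compare the coefficients of $\lambda\lambda_1\cdots\lambda_{d-1}$. They are $d!\,V([0,v],K_1,\dots,K_{d-1})$ on the left and $(d-1)!\,v_H(\pi K_1,\dots,\pi K_{d-1})$ on the right, so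
$$V([0,v],K_1,\dots,K_{d-1})=\tfrac1d\,v_H(\pi K_1,\dots,\pi K_{d-1}). \tag{13}$$

**Example.** Let $K=[0,1]^2$ and $C=\{0,1\}^2$. Then $\ell=1$; choose $a=0$, $b=e_1$, so $v=e_1$, $u(x)=x_1$, $H$ is the $x_2$-axis, and $M=Q=[0,1]$ with $\mu$ the length. The unit ball of $N$ is $[-1,1]$, so $t=1$, and $c_1=1$. From $V(P+\varrho K)=(1+\varrho)^2$ we read $b_0=1$, $b_1=2$, $b_2=1$.

**Lemma 1.** (a) $b_k\ge\frac\ell k\,\mu(M)\,c_{k-1}$ for $1\le k\le d$. (b) $b_1\le\mu(M)(\ell+c_1)$. (c) $c_1\ge t$.

In the example these read $2\ge1$ and $1\ge\frac12$; $2\le2$; $1\ge1$.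

*Proof of (a).* Replace one copy of $P$ by $[0,\ell v]\subset P$. By monotonicity, linearity and (13),
$$b_k\ge\binom dkV([0,\ell v],P[k-1],K[d-k])=\binom dk\frac\ell d\,v_H(Q[k-1],M[d-k])=\frac\ell k\binom{d-1}{k-1}v_H(Q[k-1],M[d-k]),$$
which is $\frac\ell k\mu(M)c_{k-1}$.

*Proof of (b).* By (11), linearity and (13),
$$b_1=dV(P,K[d-1])\le dV(Q,K[d-1])+dV([0,\ell v],K[d-1])=dV(Q,K[d-1])+\ell\mu(M).$$
By (10),
$$V(Q,K[d-1])\le\sum_{i=0}^{d-1}\binom{d-1}iV(Q,M[d-1-i],[0,v][i]).$$
The term $i=0$ vanishes: all its entries lie in $H$, and sums of sets in $H$ have volume $0$. For $i\ge2$, pull out one segment by (13); another entry becomes $\pi[0,v]=\{0\}$, and a mixed volume with an entry $\{0\}$ is $0$ by linearity. The term $i=1$ is $(d-1)\cdot\frac1d\,v_H(Q,M[d-2])$. Hence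
$$dV(Q,K[d-1])\le(d-1)\,v_H(Q,M[d-2])=\mu(M)c_1 .$$

*Proof of (c).* Let $t>0$ (otherwise there is nothing to show), choose $z\in Q$ with $N(z)=t$, and put $z_1=z/t$, so $N(z_1)=1$. Choose a complement $W$ of $\mathbb{R}z_1$ in $H$, write points of $H$ as $w+\tau z_1$ with $d\mu=d\nu(w)\,d\tau$, and let $\pi'$ be the projection to $W$ along $z_1$. (For $d=2$, $W=\{0\}$ and $\nu$ is a point mass.) If $m$ and $m+\tau z_1$ lie in $M$, then $\tau z_1\in M-M$, so $|\tau|\le1$. Fibres of $M$ along $z_1$ thus have $\tau$-length at most $1$, and $\mu(M)\le\nu(\pi'M)$. Since $0,z\in Q$, for $s\ge0$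
$$\mu(sQ+M)\ge\mu(M+[0,sz])=\mu(M)+st\,\nu(\pi'M)\ge(1+st)\mu(M).$$
Both sides agree at $s=0$. Comparing derivatives there, with (12), gives $c_1\ge t$. $\square$

Part (c) with (a) for $k=2$ gives $t\le c_1\le 2b_2/(\ell\mu(M))$: a small $b_2$ forces $C$ to be thin.

## Ordering a thin packing along its diameter

The next lemma bounds $n$ when $t$ is small. A first attempt is to order the points by $u$. For $z\in H$ with $N(z)\le1$ pick $\lambda\in D$ with $\pi(\lambda)=z$; then $z=\lambda-u(\lambda)v$, so
$$\|z\|\le2N(z)\qquad(z\in H). \tag{14}$$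
For distinct $x,y\in C$ we have $N(\pi(x-y))\le2t$, hence $1\le\|x-y\|\le4t+|u(x)-u(y)|$. For $t<\frac14$ this yields $n-1\le\ell/(1-4t)$. The factor $2$ of (14) can be saved if we do not project to $H$, but shift each point to the line $\mathbb{R}v$ by a vector of norm exactly $N(\pi(x))$. The shifted points might leave the segment $[0,\ell v]$, and this has to be excluded.

**Lemma 2.** If $t<\frac12$, then $n-1\le\dfrac\ell{1-2t}$.

*Proof.* **Step 1: shift the points to the line.** For $x\in C$ let $t_x=N(\pi(x))\le t$. As $\pi(x)\in t_x\pi(D)$, there is $\lambda_x\in t_xD$ with $\pi(\lambda_x)=\pi(x)$. Then $x-\lambda_x\in\ker\pi=\mathbb{R}v$; write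
$$x=\lambda_x+g(x)v,\qquad g(x)=u(x)-u(\lambda_x),\qquad|u(\lambda_x)|\le\|\lambda_x\|\le t_x .$$
For $x=0$ and $x=\ell v$ we have $t_x=0$, $\lambda_x=0$, and $g=0$, $g=\ell$ respectively.

**Step 2: the values $g(x)$ are separated.** For distinct $x,y\in C$,
$$1\le\|x-y\|\le\|\lambda_x\|+\|\lambda_y\|+|g(x)-g(y)|\le t_x+t_y+|g(x)-g(y)|,$$
so $|g(x)-g(y)|\ge1-t_x-t_y\ge1-2t>0$.

**Step 3: they stay in $[0,\ell]$.** Let $x\in C\setminus\{0,\ell v\}$. From $u(x)\ge0$ we get $g(x)\ge-t_x>-(1-t_x)$, because $t_x<\frac12$. Step 2 with $y=0$ gives $|g(x)|\ge1-t_x$. Together, $g(x)\ge1-t_x>0$. Likewise $u(x)\le\ell$ gives $\ell-g(x)\ge-t_x>-(1-t_x)$, and Step 2 with $y=\ell v$ gives $|\ell-g(x)|\ge1-t_x$, so $\ell-g(x)\ge1-t_x>0$.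

So $n$ numbers in $[0,\ell]$ have mutual distances at least $1-2t$, and $(n-1)(1-2t)\le\ell$. $\square$

## Counting along lines parallel to the diameter

Volume counting gives each translate the weight $V(K)$, and $V(K)$ may be much smaller than $\mu(M)$ because chords of $K$ in direction $v$ get short near the boundary of $M$. But over the smaller set $rM$ all chords have length at least $1-r$: if $k\in K$, then $rk+(1-r)[0,v]\subset K$, since $0,v\in K$. So count, on each line parallel to $v$, only those translates that the line meets over $\pi(x)+rM$. The weight of a translate becomes $(1-r)r^{d-1}\mu(M)$. The factor $r^{d-1}$ looks harmful, but we compare with $P+rK$ instead of $P+K$, and then it only turns $b_k$ into $b_kr^{-(k-1)}$, which is the same shape as (6).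

**Lemma 3.** For $0<r<1$:
$$n(1-r)r^{d-1}\mu(M)\le V(P+rK)+(1-r)\,\mu(Q+rM).$$

In the square example this reads $4(1-r)r\le(1+r)^2+(1-r)(1+r)=2+2r$, which is true.

*Proof.* **Step 1: notation on one line.** For $z\in H$ let
$$C_z=\{x\in C:\ z-\pi(x)\in rM\},\qquad E(z)=\{s:\ z+sv\in P+rK\}.$$
$E(z)$ is a compact interval, nonempty iff $z\in\pi(P+rK)=Q+rM$. If $C_z\ne\emptyset$, then $z\in Q+rM$.

**Step 2: the chords on one line do not overlap.** Let $z$ lie outside $\bigcup_{x\in C}(\pi(x)+\partial M)$, a $\mu$-null set (boundary relative to $H$), and let $x\in C_z$. Since $0\in M$, $rM\subset M$; so $z-\pi(x)$ lies in $M$ but not in $\partial M$, hence in the relative interior of $M$, which is $\pi(\operatorname{int}K)$. So the line $z+\mathbb{R}v$ meets $\operatorname{int}(x+K)$, and therefore the relative interior of the chord $(x+K)\cap(z+\mathbb{R}v)$ lies in $\operatorname{int}(x+K)$. As $C+K$ is a packing, these relative interiors are disjoint for different $x\in C_z$.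

**Step 3: each chord contains an interval of length $1-r$ starting in $E(z)$.** For $x\in C_z$ write $z=\pi(x)+r\pi(k)$ with $k\in K$, and put $\sigma_x=u(x+rk)$. Then $\pi(x+rk)=z$, so $z+\sigma_xv=x+rk\in P+rK$, that is, $\sigma_x\in E(z)$. Since $0,v\in K$,
$$x+rk+(1-r)[0,v]\subset x+rK+(1-r)K=x+K .$$
So $[\sigma_x,\sigma_x+1-r]$ lies in the chord of $x+K$. By Step 2 these intervals, $x\in C_z$, do not overlap. They all lie in $[\min E(z),\max E(z)+1-r]$. Hence
$$(1-r)\,\#C_z\le|E(z)|+(1-r)$$
for almost all $z\in Q+rM$ (trivially if $C_z=\emptyset$).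

**Step 4: integrate over $z\in Q+rM$.** We have $\int\#C_z\,d\mu=\sum_{x\in C}\mu(\pi(x)+rM)=n\,r^{d-1}\mu(M)$ and $\int|E(z)|\,d\mu=V(P+rK)$. $\square$

## Comparing coefficients: proof of inequality (1)

Let $C$ be non-collinear, so $t>0$, and let $\varrho<\frac18$, $\ell\ge\ell_0(\varrho)$.

**Step 1: rescale.** Put
$$q=\frac1\varrho>8,\qquad\eta=\frac1\ell\in(0,1],\qquad\beta_k=\frac{b_k}{\ell\mu(M)} .$$
Since $\ell_0(\varrho)=\frac{40}{3(q-8)}$, the hypothesis $\ell\ge\ell_0(\varrho)$ says
$$q\ge8+\tfrac{40}3\eta. \tag{15}$$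
Lemma 1 gives
$$\beta_1\ge1,\qquad t\le c_1\le2\beta_2,\qquad\beta_1\le1+\eta c_1\le1+2\eta\beta_2,\qquad c_{k-1}\le k\beta_k\quad(1\le k\le d). \tag{16}$$
By (5), $V(P+\varrho K)-\varrho^dV(K)=\varrho^{d-1}\ell\mu(M)\sum_{k\ge1}\beta_kq^{k-1}$, and $\mu(M)\ge S$ by (9). So it suffices to prove
$$\frac{n-1}\ell<\sum_{k=1}^d\beta_kq^{k-1}. \tag{17}$$

**Step 2: the thin case $\beta_2\le\frac18$.** Here Lemma 2 applies, since $0<t\le2\beta_2\le\frac14$. Note $1-4\beta_2\ge\frac12$ and $\beta_2\ge\frac t2>0$. Therefore
$$\frac{n-1}\ell\le\frac1{1-2t}\le\frac1{1-4\beta_2}=1+\frac{4\beta_2}{1-4\beta_2}\le1+8\beta_2<1+q\beta_2\le\beta_1+q\beta_2,$$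
and (17) follows because all $\beta_k\ge0$.

**Step 3: the thick case $\beta_2>\frac18$; the line count in terms of $\beta_k$.** Apply Lemma 3 with $r=\frac14$ and divide by $(1-r)r^{d-1}\mu(M)$. By (4), $V(P+rK)/r^{d-1}=rb_0+\sum_{k\ge1}b_kr^{1-k}$, where $b_0=V(K)\le\mu(M)$ by (10). By (12), $\mu(Q+rM)=r^{d-1}\mu(r^{-1}Q+M)=r^{d-1}\mu(M)\sum_{k\ge1}c_{k-1}r^{1-k}$. Hence, with $c_{k-1}\le k\beta_k=\ell\cdot k\eta\beta_k$,
$$n\le\frac r{1-r}+\frac1{(1-r)\mu(M)}\sum_{k\ge1}b_kr^{1-k}+\sum_{k\ge1}c_{k-1}r^{1-k}\le\frac13+\ell\sum_{k=1}^d\beta_k4^{k-1}\left(\tfrac43+k\eta\right).$$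
Subtracting $1$ and dividing by $\ell$,
$$\frac{n-1}\ell\le\sum_{k=1}^d\beta_k4^{k-1}\left(\tfrac43+k\eta\right)-\tfrac23\eta .$$
So (17) follows if
$$\Gamma:=\sum_{k=1}^d\beta_k\left[q^{k-1}-4^{k-1}\left(\tfrac43+k\eta\right)\right]+\tfrac23\eta>0.$$

**Step 4: the terms $k\ge3$ do no harm.** By (15), $\frac q4\ge2+\frac{10}3\eta$. So for $k\ge3$, by the binomial theorem,
$$\left(\tfrac q4\right)^{k-1}\ge2^{k-1}+(k-1)2^{k-2}\tfrac{10}3\eta\ge\tfrac43+k\eta,$$
since $2^{k-1}\ge4$ and $(k-1)2^{k-2}\frac{10}3\ge\frac{20}3(k-1)\ge k$. The brackets with $k\ge3$ are nonnegative.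

**Step 5: the term $k=2$ pays for the term $k=1$.** The term $k=1$ is $-\beta_1(\frac13+\eta)\ge-(1+2\eta\beta_2)(\frac13+\eta)$ by (16). The bracket for $k=2$ is $q-\frac{16}3-8\eta$. Therefore
$$\Gamma\ge\beta_2\left[q-\tfrac{16}3-8\eta-2\eta\left(\tfrac13+\eta\right)\right]-\tfrac13-\eta+\tfrac23\eta .$$
Since $\eta\le1$, we have $2\eta(\frac13+\eta)\le\frac83\eta$, so by (15) the bracket is at least
$$q-\tfrac{16}3-\tfrac{32}3\eta\ge\tfrac83+\tfrac83\eta=\tfrac83(1+\eta)>0 .$$
As $\beta_2>\frac18$,
$$\Gamma>\tfrac18\cdot\tfrac83(1+\eta)-\tfrac13(1+\eta)=0 .$$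
This proves (17), hence (1), and with it Theorem 1. $\square$

The two cases meet at $\beta_2=\frac18$ without slack in the limit $\eta\to0$, $q\to8$: there the thin case uses $\frac4{1-4\beta_2}\le8$, and the thick case uses $\beta_2(8-\frac{16}3)\ge\frac13$.

## The plane: $\varrho_s=\Delta/S$ through Oler's inequality

Recall that a lattice is $\Lambda=\mathbb{Z}g_1+\mathbb{Z}g_2$ with $g_1,g_2$ linearly independent and determinant $\det\Lambda=|\det(g_1,g_2)|$. $\Lambda+K$ is a packing iff $\Lambda$ has no nonzero point in $\operatorname{int}D$, so $\Delta(K)$ depends only on $D$: it is the critical determinant of $D$. For $K=[0,1]^2$: a lattice packing satisfies $\det\Lambda\ge A(K)=1$, and $\mathbb{Z}^2$ attains this, so $\Delta=1$ and $\Delta/S=1$, the value found above for the square.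

The proof of Theorem 2 uses three published results, which we quote.

* Oler (Acta Math. 105 (1961), 19–48): if $X\subset\mathbb{R}^2$ is finite with pairwise $\|\cdot\|$-distances $\ge1$ and $P=\operatorname{conv}X$, then
$$\#X\le\frac{A(P)}\Delta+\frac12\operatorname{per}(P)+1, \tag{18}$$
where $\Delta$ is the critical determinant of the unit ball $D$ and $\operatorname{per}$ is the perimeter in the norm. For $D=K-K$, $\Delta=\Delta(K)$.
* L. Fejes Tóth (Acta Sci. Math. Szeged 12/A (1950), 62–67): the density of a packing of translates of a convex disc $K$ is at most $A(K)/h(K)$, where $h(K)$ is the minimal area of a convex polygon with at most $6$ sides containing $K$.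
* Dowker (Bull. AMS 50 (1944), 120–122): for centrally symmetric $K$ the minimum $h(K)$ is attained by a polygon symmetric about the centre of $K$.

**Step 1: $\varrho_s\ge\Delta/S$.** In the plane, (18) replaces Lemmas 2 and 3. Let $0<\varrho<\Delta/S$, let $C$ be non-collinear, and use the coordinates along a diameter as before; now $H$ is a line. Put $h=c_1=\mu(Q)/\mu(M)\ge t>0$. Lemma 1(a) and (9) give
$$A(P)=b_2\ge\tfrac12\ell h\,\mu(M)\ge\tfrac12\ell hS,\qquad b_1\ge\ell\mu(M)\ge\ell S .$$

We bound the perimeter. If a convex polygon lies in another one, its perimeter is not larger: cut the outer polygon successively along the lines containing the sides of the inner one; each cut replaces a boundary path by a segment and does not increase the perimeter, by the triangle inequality. By (11), $P\subset Q+[0,\ell v]$, a parallelogram, with sides $[0,\ell v]$ of length $\ell$ and $Q$. The unit ball $M-M$ of $N$ is a symmetric segment of half-length $\mu(M)$, so $Q$ has $N$-length $\mu(Q)/\mu(M)=h$, and by (14) its $\|\cdot\|$-length is at most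 $2h$. Hence $\frac12\operatorname{per}(P)\le\ell+2h$.

Since $V(P+\varrho K)=\varrho^2V(K)+\varrho b_1+A(P)$, inequality (18) gives
$$V(P+\varrho K)-\varrho^2V(K)-\varrho S(n-1)\ge A(P)+\varrho\ell S-\varrho S\left(\frac{A(P)}\Delta+\ell+2h\right)$$
$$=A(P)\left(1-\frac{\varrho S}\Delta\right)-2\varrho Sh\ge hS\left[\frac\ell2\left(1-\frac{\varrho S}\Delta\right)-2\varrho\right].$$
This is positive if $\ell>4\varrho/(1-\varrho S/\Delta)$. By (3), $n\le(1+2\ell)^2$, so this holds for all large $n$. By (2), for all large $n$ every optimal packing is a sausage.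

**Step 2: $\varrho_s\le\Delta/S$.** Round pieces of a dense lattice beat all sausages. Let $\varrho>\Delta/S$ and take a lattice $\Lambda$ with $\Lambda+K$ a packing and $\det\Lambda<\varrho S$. Let $R_n$ be the least radius of a closed Euclidean disc about $0$ containing at least $n$ points of $\Lambda$, and let $C$ consist of $n$ of these points. The open disc of radius $R_n$ contains fewer than $n$ lattice points. Let $F$ be a fundamental parallelogram with a vertex at $0$, and $\theta$ its diameter. Every point $p$ with $|p|<R_n-\theta$ lies in some $y+F$ with $y\in\Lambda$, $|y|<R_n$. So, once $R_n>\theta$, $\pi(R_n-\theta)^2\le n\det\Lambda$ (here $\pi$ is the number), that is, $R_n\le\theta+\sqrt{n\det\Lambda/\pi}$. If $K$ lies in a disc of radius $\rho$, then $\operatorname{conv}C+\varrho K$ lies in a disc of radius $R_n+\varrho\rho$, so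
$$V(\operatorname{conv}C+\varrho K)\le\pi(R_n+\varrho\rho)^2\le n\det\Lambda+O(\sqrt n)<\varrho^2V(K)+\varrho S(n-1)$$
for large $n$. By (2), no sausage is optimal for large $n$. Optimal packings exist, so the defining property fails for every $\varrho>\Delta/S$. With Step 1, $\varrho_s(K)=\Delta(K)/S(K)$.

**Step 3: reduction of $S\le\frac43\Delta$ to symmetric hexagons.** Replace $K$ by $K'=\frac12(K-K)$. Then $K'-K'=D$, so the norm and $\Delta$ do not change, and the projection of $K'$ to a line has the same length as that of $K$, so $f$ and $S$ do not change. So let $K=-K$.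

For $\|w\|=1$, $|w|$ is the length of the longest chord of $K$ in direction $w$. So $S(K)$ is the minimum over all directions of (longest chord in this direction)$\times$(width orthogonal to it). Both factors are monotone under inclusion, so $K\subset G$ implies $S(K)\le S(G)$.

A lattice packing with determinant $\Delta(K)$ has density $A(K)/\Delta(K)$, so by Fejes Tóth $h(K)\le\Delta(K)$. By Dowker there is a polygon $G=-G\supset K$ with at most six sides and $A(G)=h(K)\le\Delta(K)$. It remains to show
$$S(G)\le\tfrac43A(G). \tag{19}$$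

**Step 4: the formula for $S(G)$.** Since $G=-G$, a vector of norm $1$ (with respect to $G-G=2G$) is $w=2a$ with $a\in\partial G$, and the width of $G$ orthogonal to $a$ is $2\max_{p\in G}|\det(a,p)|/|a|$. Hence
$$S(G)=4\min_{a\in\partial G}\max_{p\in G}|\det(a,p)|. \tag{20}$$

**Step 5: a good point $a$.** Let $p_1,p_2,p_3,-p_1,-p_2,-p_3$ be the vertices of $G$ in counterclockwise order; if $G$ is a parallelogram, insert an additional pair $\pm p_2$ in the relative interiors of two opposite sides and treat it as vertices. Put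
$$\alpha=\det(p_1,p_2),\qquad\beta=\det(p_2,p_3),\qquad\kappa=\det(p_3,-p_1)=\det(p_1,p_3).$$
All are positive, since $0\in\operatorname{int}G$ and from $p_1$ to $-p_1$ the argument increases by $\pi$ in three positive steps. Adding the triangles at $0$, $A(G)=\alpha+\beta+\kappa=:\Sigma$. Passing from $(p_1,p_2,p_3)$ to $(p_2,p_3,-p_1)$ turns $(\alpha,\beta,\kappa)$ into $(\beta,\kappa,\alpha)$, so we may assume that $\kappa$ is the largest; in particular $\kappa\ge\Sigma/3$.

By Cramer's rule $p_2=\frac\beta\kappa p_1+\frac\alpha\kappa p_3$. If $\frac{\alpha+\beta}\kappa<1$, then $p_2$ would lie in the interior of the triangle $0p_1p_3\subset G$, contradicting $p_2\in\partial G$. So $\alpha+\beta\ge\kappa$, that is, $\kappa\le\Sigma/2$.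

Take $m=\frac12(p_3-p_1)$. It is the midpoint of $[p_3,-p_1]$, which lies in a side of $G$, so $m\in\partial G$. Then
$$|\det(m,p_1)|=|\det(m,p_3)|=\frac\kappa2\le\frac\Sigma4,\qquad|\det(m,p_2)|=\frac{\alpha+\beta}2=\frac{\Sigma-\kappa}2\le\frac\Sigma3 .$$
The maximum of the convex function $|\det(m,\cdot)|$ over $G$ is attained at a vertex, so by (20) $S(G)\le\frac43\Sigma=\frac43A(G)$. This is (19), and
$$S(K)\le S(G)\le\tfrac43A(G)\le\tfrac43\Delta(K),\qquad\text{so}\quad\varrho_s(K)=\frac{\Delta(K)}{S(K)}\ge\frac34 .$$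

**Step 6: equality for affinely regular hexagons.** Under an invertible linear map both $\Delta$ and $S$ are multiplied by the absolute value of its determinant, and translations change neither. So let $K$ be the affinely regular hexagon with centre $0$ and $\alpha=\beta=\kappa=1$; then $p_2=p_1+p_3$. It tiles the plane by the lattice generated by $p_1+p_2$ and $p_2+p_3$, whose determinant is $\alpha+\kappa+\beta=3$. Since $\det\Lambda\ge A(K)$ for every packing lattice, $\Delta=A(K)=3$. For a point $a=(1-s)p_3-sp_1$, $0\le s\le1$, of the edge from $p_3$ to $-p_1$,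
$$|\det(a,p_1)|=1-s,\qquad|\det(a,p_2)|=(1-s)\beta+s\alpha=1,\qquad|\det(a,p_3)|=s,$$
with maximum $1$. By the cyclic symmetry of Step 5 the same holds on all edges. So $S=4$ by (20), and $\varrho_s(K)=\frac34$. $\square$
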